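\title{The Grothendieck property does not imply cotype 2}

\begin{abstract}
We construct a separable Banach space $X$ such that every bounded operator $T\colon c_0\to X$ is $2$-summing, with $\pi_2(T)\le 138\,\|T\|$, while $X$ fails Rademacher cotype $2$. This disproves the conjecture that these two properties are equivalent. The norm of $X$ is given by functionals built from sparse vectors and random matrices over many well separated scales. We also show that the equivalence does hold for Banach lattices, that it holds once $X$ is replaced by $\ell_2(X)$ on one side, and that the property of operators implies cotype $q$ for every $q>2$.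
\end{abstract}

\section{Introduction}\label{sec:intro}

Scalars are real, except in Remark~\ref{rem:complex}. Let $r_1,r_2,\dots$ be the Rademacher functions on $[0,1]$, that is, independent random signs, and let $\mathbb E$ denote expectation. For $2\le q<\infty$, a Banach space $X$ has \emph{cotype $q$} if there are $p\in[1,\infty)$ and $B<\infty$ such that
\begin{equation}\label{eq:cotype}
\Big(\sum_{j=1}^n\|x_j\|^q\Big)^{1/q}\le B\,\Big(\mathbb E\Big\|\sum_{j=1}^n r_jx_j\Big\|^p\Big)^{1/p}
\end{equation}
for all $n$ and all $x_1,\dots,x_n\in X$. By Kahane's inequality, all moments of $\|\sum r_jx_j\|$ are equivalent up to constants that depend only on the exponents, so if \eqref{eq:cotype} holds for one $p$ then it holds for every $p\in[1,\infty)$. For $q=2$ one also says that $X$ has \emph{superquadratic Rademacher averages}: random signs do not produce more cancellation than they do in a Hilbert space.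

An operator $T\colon Y\to X$ is \emph{$2$-summing} if there is a constant $C$ with
\[
\Big(\sum_k\|Tz_k\|^2\Big)^{1/2}\le C\sup_{\|\phi\|_{Y^*}\le1}\Big(\sum_k\phi(z_k)^2\Big)^{1/2}
\]
for all finite families $(z_k)$ in $Y$. The least such $C$ is $\pi_2(T)$, and the supremum on the right is the \emph{weak $2$-norm} of $(z_k)$. In $Y=c_0$,
\begin{equation}\label{eq:weak}
\text{the weak $2$-norm of }(z_k)\ \text{ equals }\ \sup_l\Big(\sum_k z_k(l)^2\Big)^{1/2};
\end{equation}
coordinate functionals give one inequality, and $\phi(z)^2\le\sum_l|\phi_l|\,z(l)^2$ for $\|\phi\|_{\ell_1}\le1$ gives the other.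

We say that $X$ has the \emph{Grothendieck property} if every bounded operator $c_0\to X$ factors as $\psi\varphi$ with $\varphi\colon c_0\to\ell_2$ and $\psi\colon\ell_2\to X$ bounded. Equivalently, every bounded operator $c_0\to X$ is $2$-summing, since $2$-summing operators factor through a Hilbert space and every bounded operator $c_0\to\ell_2$ is $2$-summing. We use the second form. If $X$ has the property, there is $\kappa<\infty$ with $\pi_2(T)\le\kappa\|T\|$ for all $T\colon c_0\to X$: apply the open mapping theorem to the continuous bijection from the Banach space of $2$-summing operators, normed by $\pi_2$, onto the space of bounded operators.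

A theorem of B.~Maurey says that cotype $2$ implies the Grothendieck property. We consider the converse.

\begin{quote}
\emph{Conjecture.} A Banach space has cotype $2$ if and only if it has the Grothendieck property.
\end{quote}

The simplest spaces agree with it. A Hilbert space has both properties, with equality in \eqref{eq:cotype} for $p=q=2$, $B=1$. The space $c_0$ has neither, and the same vectors witness both failures: $e_1,\dots,e_n$ have weak $2$-norm $1$ and $\|\sum\pm e_j\|=1$, while $\sum\|e_j\|^2=n$. In general, given $x_1,\dots,x_n\in X$, the operator $Tf=\sum_{j\le n}f_jx_j$ on $c_0$ has norm $\max_\pm\|\sum\pm x_j\|$, because a convex function on the cube attains its maximum at a vertex. Testing $\pi_2(T)\le\kappa\|T\|$ on $e_1,\dots,e_n$ gives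
\begin{equation}\label{eq:max}
\Big(\sum_{j\le n}\|x_j\|^2\Big)^{1/2}\le\kappa\,\max_{\pm}\Big\|\sum_{j\le n}\pm x_j\Big\|.
\end{equation}
This is cotype $2$ with the average over signs replaced by the maximum, and it uses only one family of test vectors. One may hope that the remaining families bring the maximum down to the average. Theorem~\ref{thm:B} below shows three senses in which this hope is nearly justified. Nevertheless the conjecture is false.

\begin{theorem}\label{thm:A}
There is a separable Banach space $X$ such that every bounded operator $T\colon c_0\to X$ is $2$-summing with $\pi_2(T)\le138\,\|T\|$, but $X$ does not have cotype $2$.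
\end{theorem}

\begin{theorem}\label{thm:B}
\begin{enumerate}
\item[(1)] A Banach space $X$ has cotype $2$ if and only if $\ell_2(X)$ has the Grothendieck property.
\item[(2)] For Banach lattices, the Grothendieck property is equivalent to cotype $2$.
\item[(3)] The Grothendieck property implies cotype $q$ for every $q>2$.
\end{enumerate}
The value $q=2$ cannot be included in \textup{(3)}, and the Grothendieck property is not stable under $X\mapsto\ell_2(X)$.
\end{theorem}

Section~\ref{sec:criterion} reduces the Grothendieck property to a condition on a norming set of functionals, and Section~\ref{sec:idea} explains the construction on model cases. The space is defined in Section~\ref{sec:space} from matrices whose existence is proved in Section~\ref{sec:matrices}. Sections~\ref{sec:cotype} and~\ref{sec:response} prove the two halves of Theorem~\ref{thm:A}. Section~\ref{sec:complements} proves Theorem~\ref{thm:B}, which is not used in the proof of Theorem~\ref{thm:A}. Constants are explicit but not optimized.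

\medskip
\noindent\emph{Notation and two standard facts.} The logarithm is natural, $|\cdot|$ is the Euclidean norm, $|\cdot|_{HS}$ the Hilbert--Schmidt norm, $\|\cdot\|$ on matrices the operator norm, and $P_E$ the orthogonal projection onto a subspace $E$. A vector is \emph{$s$-sparse} if it has at most $s$ nonzero coordinates. For a real random variable $Z$ we write $\|Z\|_p=(\mathbb E|Z|^p)^{1/p}$. Khintchine's inequality is used in the form $\mathbb E|\sum r_jt_j|\ge2^{-1/2}(\sum t_j^2)^{1/2}$. If $h$ is a random vector in a Euclidean space with $\mathbb E|h|^2<\infty$, a \emph{Gaussian copy} of $h$ is a centered Gaussian vector with covariance matrix $\mathbb E\,hh^T$; every quadratic form has the same expectation at $h$ and at its Gaussian copy.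

\section{A criterion in terms of norming functionals}\label{sec:criterion}

Let $X_0$ be a vector space and $K=-K$ a set of linear functionals on $X_0$ such that $\|x\|=\sup_{b\in K}\langle x,b\rangle$ is a norm; let $X$ be the completion. We say that $K$ has the \emph{response property with constant $C$} if for every $K$-valued random element $\eta$ with finitely many values there is a $K$-valued random element $\xi$, with values in a finite-dimensional space of functionals, such that
\begin{equation}\label{eq:LP}
\|\langle x,\eta\rangle\|_2\le C\,\|\langle x,\xi\rangle\|_1\qquad\text{for all }x\in X_0 .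
\end{equation}
We call $\eta$ a \emph{challenge} and $\xi$ a \emph{response}. The response may depend on $\eta$ but not on $x$.

\begin{lemma}\label{lem:criterion}
If $K$ has the response property with constant $C$, then $\pi_2(T)\le C\|T\|$ for every bounded $T\colon c_0\to X$.
\end{lemma}

\begin{proof}
Elements of $K$ extend to functionals of norm at most $1$ on $X$. Both sides of \eqref{eq:LP}, and of $\|x\|=\sup_{b\in K}\langle x,b\rangle$, are then Lipschitz in $x$, so these relations hold on $X$. Let $z_1,\dots,z_p\in c_0$ have weak $2$-norm at most $1$, so that $\sum_kz_k(l)^2\le1$ for all $l$. Put $\Sigma=\sum_k\|Tz_k\|^2$, assume $\Sigma>0$, and let $w_k=\|Tz_k\|^2/\Sigma$. For $\epsilon\in(0,1)$ choose $b^k\in K$ with $\langle Tz_k,b^k\rangle\ge(1-\epsilon)\|Tz_k\|$. Let $\eta$ equal $b^k$ with probability $w_k$, and let $\xi$ be a response. Since $z_k=\sum_lz_k(l)e_l$ converges in $c_0$, the Cauchy--Schwarz inequality in $k$ and \eqref{eq:LP} give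
\begin{align*}
(1-\epsilon)\Sigma^{1/2}&\le\sum_k\sqrt{w_k}\,\langle Tz_k,b^k\rangle=\sum_l\sum_kz_k(l)\sqrt{w_k}\,\langle Te_l,b^k\rangle\\
&\le\sum_l\|\langle Te_l,\eta\rangle\|_2\le C\,\mathbb E\sum_l|\langle Te_l,\xi\rangle|\le C\|T\|,
\end{align*}
because $\sum_l|\langle Te_l,\xi\rangle|=\|T^*\xi\|_{\ell_1}\le\|T\|$. Let $\epsilon\to0$.
\end{proof}

The natural response is a Gaussian copy of the challenge, since $L_1$ and $L_2$ norms of Gaussian variables are proportional. A Gaussian vector is unbounded and has to be truncated, which costs little.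

\begin{lemma}\label{lem:trunc}
If $Z$ is a centered Gaussian variable and $\Omega$ is an event with $\mathbb P(\Omega^c)\le\frac1{16}$, then $\mathbb E|Z|1_\Omega\ge\frac12\|Z\|_2$.
\end{lemma}

\begin{proof}
We have $\mathbb E|Z|=\sqrt{2/\pi}\,\|Z\|_2$ and $\mathbb E|Z|1_{\Omega^c}\le\frac14\|Z\|_2$ by Cauchy--Schwarz, and $\sqrt{2/\pi}-\frac14>\frac12$.
\end{proof}

For instance, let $K$ be the Euclidean unit ball of $\mathbb R^n$ and let $\zeta$ be a Gaussian copy of a challenge $\eta$. Then $\mathbb E|\zeta|^2=\mathbb E|\eta|^2\le1$, so $\mathbb P(|\zeta|>4)\le\frac1{16}$, and $\xi=\frac14\zeta1_{\{|\zeta|\le4\}}$ is a response with $C=8$. The same works for any ellipsoid. A space far from cotype $2$ needs a set $K$ far from an ellipsoid, and then Gaussian copies leave $K$. The construction is a search for a set $K$ in which every challenge can still be answered.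

\section{The idea: scales and levels}\label{sec:idea}

This section is motivation; the proofs that follow do not rely on it.

\subsection{One scale}\label{sub:one}
Let $B$ be an $n\times N$ matrix with unit columns $\beta(1),\dots,\beta(N)$, where $N$ is much larger than $n$, and norm $\mathbb R^n$ by
\[
K=\{Ba+f:\ a\ \text{is $s$-sparse},\ |a|^2+\varepsilon^{-2}|f|^2\le1\}.
\]
Then $\|\beta(j)\|\ge\langle\beta(j),Be_j\rangle=1$. If the columns are evenly spread, the average $N^{-1/2}\sum_jg_j\beta(j)$ with independent standard Gaussian $g_j$ behaves like $n^{-1/2}\mathbf g$ with $\mathbf g$ standard Gaussian in $\mathbb R^n$, and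
\[
\|n^{-1/2}\mathbf g\|\le\varepsilon\,|\mathbf g|/\sqrt n+\sqrt{s/n}\,\max_j|\langle\mathbf g,\beta(j)\rangle| ,
\]
whose expectation is of order $\varepsilon+(s\log N/n)^{1/2}$. So for $s\log N\le\varepsilon^2n$ the cotype $2$ constant is at least of order $1/\varepsilon$. To test the response property, let $\eta=\beta(j)$ with $j$ uniform in a set $J$ of size $M$. There are three regimes.

\emph{Visible: $M\le s$.} The vector $a=M^{-1/2}\sum_{j\in J}g_je_j$ is $s$-sparse with $\mathbb E|a|^2=1$, and $Ba$ is a Gaussian copy of $\eta$. By Lemma~\ref{lem:trunc}, $\frac14Ba\,1_{\{|a|\le4\}}$ is a response with $C=8$.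

\emph{Dense: $M\ge n^2$.} So many columns of a random matrix cannot crowd into a small subspace. Off a subspace of dimension $\varepsilon^2n$, which carries so little of $\eta$ that this part fits the ball $\{|f|\le\varepsilon\}$ up to a constant, $\|\langle x,\eta\rangle\|_2$ is at most of order $|x|/\sqrt n$. A column chosen uniformly among all $N$ is then a response. Sections~\ref{sub:dense} and~\ref{sub:label} make this precise.

\emph{Window: in between.} Here there is no response. Suppose that $|\langle\beta(j),\beta(j')\rangle|\le1/M$ for all $j\ne j'$, and let $T\colon\ell_\infty^M\to(\mathbb R^n,\|\cdot\|)$ send the unit vectors to the columns $\beta(j)$, $j\in J$. Then $\pi_2(T)\ge(\sum_{j\in J}\|\beta(j)\|^2)^{1/2}\ge\sqrt M$, while $\|T\|=\sup_{b\in K}\sum_{j\in J}|\langle\beta(j),b\rangle|$. For every $j'$ we have $\sum_{j\in J}|\langle\beta(j),\beta(j')\rangle|\le2$. Hence $\sum_{j\in J}|\langle\beta(j),Ba\rangle|\le2\|a\|_{\ell_1}\le2\sqrt s$. Also the Gram matrix of $(\beta(j))_{j\in J}$ has norm at most $2$, which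 gives $\sum_{j\in J}|\langle\beta(j),f\rangle|\le\sqrt{2M}\,\varepsilon$. For $M\ge s/\varepsilon^2$ this yields
\[
\frac{\pi_2(T)}{\|T\|}\ge\frac1{2\sqrt{s/M}+\sqrt2\,\varepsilon}\ge\frac1{4\varepsilon}.
\]
With one scale the Grothendieck constant is then as large as the lower bound for the cotype constant, and nothing is gained.

\subsection{Many scales}\label{sub:many}
The window cannot be closed, but it can be made a small part of the whole. Take $L$ matrices $B_1,\dots,B_L$ of sizes $n_i\times N$, with unit columns $\beta_i(j)$ indexed by the same set, and put $Q_0=1$, $Q_i=n_i^2$. Let the dimensions grow so fast that scale $i$ can afford sparsity $s_i\ge Q_{i-1}$. The functionals are now $(B_ia(i)+f_i)_{i\le L}$, where $i\mapsto a(i)$ is a \emph{path} with $a(i)$ $s_i$-sparse and $\frac1L\sum_i(|a(i)|^2+\varepsilon^{-2}|f_i|^2)\le1$. Admit only constant paths at first. The challenge is $\eta=(\beta_i(j))_{i\le L}$ with $j$ uniform in $J$, $|J|=M$. If $Q_{i_*-1}<M\le Q_{i_*}$, then the scales $i<i_*$ are dense, because $M>Q_i$;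 the scales $i>i_*$ are visible, because $M\le Q_{i-1}\le s_i$; and only $i_*$ is in its window. The component of $\eta$ at $i_*$, regarded as an $f$, costs $\varepsilon^{-2}/L$. For $L\ge\varepsilon^{-2}$ it lies in the ellipsoid, where Gaussian responses are available.

The difficulty has moved to the visible part. Its Gaussian copy comes from the path that is $0$ for $i\le i_*$ and $M^{-1/2}\sum_{j\in J}g_je_j$ for $i>i_*$, and this path is not constant. If we admit all paths, then a vector supported on one scale $i$ has norm $\sqrt L$ times its one-scale norm, and the operator of Section~\ref{sub:one} returns.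

\subsection{Levels}\label{sub:levels}
The way out is to iterate. Take $S=L^k$ scales. Level-$0$ paths are constant; level-$r$ paths are constant on blocks of $L^{k-r}$ consecutive scales. A level-$r$ challenge is constant across $L$ sub-blocks of level $r+1$, so the argument of Section~\ref{sub:many} applies with sub-blocks in place of scales, and the Gaussian response is a path of level $r+1$. The iteration must stop. We let a level-$r$ path enter a functional with coefficient $c^r$ and charge it $A^{-r}$ times its squared norm, where $c\sqrt A=\frac12$. Moving up one level loses only the factor $c$ in \eqref{eq:LP}, whatever $r$ is, while the largest contribution of level $r$ has size $c^rA^{r/2}=2^{-r}$. At level $k$ this fits into the ellipsoid as soon as $\varepsilon$ is about $2^{-k}$. So $\varepsilon$ is about $2^{-k}$ and $L$ about $\varepsilon^{-2}$, the response constant does not depend on $k$, and the cotype constant grows like $2^k$.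

\section{The space}\label{sec:space}

\subsection{Parameters}
Let $c=\frac18$ and $A=16$, so that $c^2A=\frac14$ and $cA^{1/2}=\frac12$. For each $k\ge1$ there is a \emph{group} of $S_k$ scales with $k$ levels:
\[
\varepsilon_k=2^{1-k},\qquad\delta_k=\varepsilon_k^2/16,\qquad L_k=4^k,\qquad S_k=L_k^{\,k},\qquad\ell_{k,r}=L_k^{\,k-r}\quad(0\le r\le k).
\]
For an integer $\nu_k\ge2$ and $1\le i\le S_k$ put
\[
n_{k,i}=\nu_k^{\,6^{i-1}},\qquad Q_{k,0}=1,\quad Q_{k,i}=n_{k,i}^2,\qquad s_{k,i}=16^kS_kQ_{k,i-1},\qquad\bar s_{k,i}=k\,s_{k,i},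
\]
\[
N_k=1000\sum_{i\le S_k}n_{k,i},\qquad\tau_{k,i}=600\,\bar s_{k,i}^{\,2}S_k\log^2N_k\big/n_{k,i}.
\]
Here $s_{k,i}$ is the sparsity allowed to one path, $\bar s_{k,i}$ the sparsity of a sum over the $k$ levels, $\delta_k$ the fraction of dimensions that we shall discard at each scale, and $\tau_{k,i}$ an error term. Both $Q_{k,i}$ and $s_{k,i}$ increase with $i$. Order the pairs $(k,i)$ lexicographically and choose $\nu_1,\nu_2,\dots$ in turn, each so large that $\log N_k\ge11$ and, for all $i\le S_k$,
\begin{align}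
&\sum_{(k',i')<(k,i)}n_{k',i'}\le\delta_kn_{k,i},\qquad\delta_kn_{k,i}\ge2,\label{eq:Pa}\\
&\tau_{k,i}\le2^{-k-3}\delta_k\varepsilon_k^2 .\label{eq:Pb}
\end{align}
This is possible. Fix $k$ and let $\nu_k\to\infty$; the total dimension $d$ of the earlier groups is fixed. The sum in \eqref{eq:Pa} is $d$ for $i=1$ and at most $d+S_kn_{k,i-1}$ for $i>1$, while $n_{k,1}=\nu_k$ and $n_{k,i}=n_{k,i-1}^6$. Since $N_k\le1000S_k\nu_k^{6^{S_k-1}}$, we have $\log N_k=O_k(\log\nu_k)$, so $\tau_{k,1}=O_k(\log^2\nu_k/\nu_k)$ and $\tau_{k,i}=O_k(n_{k,i-1}^4\log^2\nu_k/n_{k,i-1}^6)$ tend to $0$. The last estimate explains the exponent $6$: the sparsity at scale $i$ must exceed $n_{k,i-1}^2$, and the dimension must exceed the square of the sparsity.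

The right side of \eqref{eq:Pb} is at most $2^{-8}$ and at most $\varepsilon_k^2$. In particular
\begin{equation}\label{eq:slog}
8s_{k,i}\log(2N_k)\le16\,\bar s_{k,i}^{\,2}\log^2N_k\le\tau_{k,i}n_{k,i}\le\varepsilon_k^2n_{k,i}.
\end{equation}

\subsection{Matrices}
The next proposition, proved in Section~\ref{sec:matrices}, collects everything we need from randomness.

\begin{proposition}\label{prop:matrices}
Let $S$, $n_1,\dots,n_S$, $\bar s_1,\dots,\bar s_S$ be positive integers, $N=1000\sum_in_i$ and $Q_i=n_i^2$. Assume $\log N\ge11$ and $\tau_i:=600\,\bar s_i^{\,2}S\log^2N/n_i\le2^{-8}$ for all $i$. Then there are $n_i\times N$ matrices $B_i$, with columns $\beta_i(j)$, such that: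
\begin{enumerate}
\item[(B1)] $\frac12|a|^2\le|B_ia|^2\le2|a|^2$ for every $i$ and every $\bar s_i$-sparse $a\in\mathbb R^N$.
\item[(B2)] For all $x=(x_i)\in\bigoplus_i\mathbb R^{n_i}$,
\[
\frac1N\sum_{j\le N}\Big|\sum_i\langle x_i,\beta_i(j)\rangle\Big|\ge\frac12\Big(\sum_i\frac{|x_i|^2}{n_i}\Big)^{1/2},\qquad\frac1N\sum_{j\le N}\Big|\sum_i\langle x_i,\beta_i(j)\rangle\Big|^2\le2\sum_i\frac{|x_i|^2}{n_i}.
\]
\item[(B3)] For every $i$, every random $\bar s_i$-sparse vector $R\in\mathbb R^N$ with $|R|^2\le4S$ and $\mathbb ER_j^2\le2/Q_i$ for all $j$, and every subspace $E\subset\mathbb R^{n_i}$,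
\[
\mathbb E|P_EB_iR|^2\le\frac{4\dim E}{n_i}\,\mathbb E|R|^2+\tau_i .
\]
\end{enumerate}
\end{proposition}

Property (B1) says that sparse vectors keep their length. The first half of (B2) makes a uniformly chosen column a good response, and the second half makes Gaussian averages of columns small. Property (B3) describes the dense regime: a subspace captures at most a constant times its fair share of $B_iR$. It holds for laws of $R$ and subspaces chosen after the matrix is known. The bound on $\mathbb ER_j^2$ cannot be dropped: for $R=e_j$ and $E$ spanned by $\beta_i(j)$ the left side is at least $\frac12$.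

By \eqref{eq:Pb} the proposition applies to each group. We fix matrices $B_{k,i}$, with columns $\beta_{k,i}(j)$, $j\le N_k$, for all $k$ and $i\le S_k$.

\subsection{Paths and the norm}
For $0\le r\le k$ the \emph{level-$r$ blocks} of group $k$ are the intervals $((t-1)\ell_{k,r},\,t\ell_{k,r}]$ of $\{1,\dots,S_k\}$. The only level-$0$ block is the whole set, level-$k$ blocks are single scales, and each level-$r$ block is the union of $L_k$ blocks of level $r+1$. For $0\le r<k$ let $\mathcal P_{k,r}$ be the set of paths $a\colon\{1,\dots,S_k\}\to\mathbb R^{N_k}$ that are constant on level-$r$ blocks and such that $a(i)$ is $s_{k,i}$-sparse for all $i$. Let $H_k=\bigoplus_{i\le S_k}\mathbb R^{n_{k,i}}$. For a path $a$ and $f\in H_k$ put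
\[
|a|_k^2=\frac1{S_k}\sum_i|a(i)|^2,\qquad|f|_k^2=\frac1{S_k}\sum_i|f_i|^2,\qquad\mathbf B_ka=(B_{k,i}a(i))_{i\le S_k}\in H_k .
\]
By (B1),
\begin{equation}\label{eq:Ba}
|\mathbf B_ka|_k^2\le2|a|_k^2\quad\text{if $a(i)$ is $\bar s_{k,i}$-sparse for all $i$.}
\end{equation}
Let $X_0$ be the space of finitely supported sequences $x=(x^k)$ with $x^k=(x_{k,i})_i\in H_k$, and put $\langle x,b\rangle=\sum_{k,i}\langle x_{k,i},b_{k,i}\rangle$ for $x,b\in X_0$. Let $K$ be the set of all $b\in X_0$ that have a representation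
\begin{equation}\label{eq:K}
b^k=\sum_{r=0}^{k-1}c^r\mathbf B_ka^k_r+f^k,\qquad a^k_r\in\mathcal P_{k,r},\quad f^k\in H_k,
\end{equation}
of \emph{energy}
\[
\mathcal E=\sum_k\Big[\sum_{r<k}A^{-r}|a^k_r|_k^2+\varepsilon_k^{-2}|f^k|_k^2\Big]\le1 .
\]
Then $K=-K$ and $0\in K$. With $|h|_*^2=\sum_k\varepsilon_k^{-2}|h^k|_k^2$, the set $K$ contains the ellipsoid $\{h\in X_0:|h|_*\le1\}$ (take all paths zero). Set $\|x\|=\sup_{b\in K}\langle x,b\rangle$. The supremum is finite because $|B_{k,i}a_r^k(i)|^2\le2A^rS_k$ and $|f_{k,i}|^2\le\varepsilon_k^2S_k$, and it is positive for $x\neq0$ because $K$ contains a small multiple of $x$. So $\|\cdot\|$ is a norm. Let $X$ be the completion of $X_0$; it is separable, as $X_0$ is a countable union of finite-dimensional spaces.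

Sums over levels are controlled by Cauchy--Schwarz and $c^2A=\frac14$: for $t_r\ge0$,
\begin{equation}\label{eq:levels}
\Big(\sum_rc^rt_r\Big)^2\le\Big(\sum_rc^{2r}A^r\Big)\sum_rA^{-r}t_r^2\le\frac43\sum_rA^{-r}t_r^2 .
\end{equation}
The next lemma is the step ``move up one level''; the top level lands in the ellipsoid.

\begin{lemma}\label{lem:lift}
For finitely many $k$ and all $0\le r<k$, let $\gamma^k_r$ be a path in group $k$ that is constant on level-$(r+1)$ blocks, with $\gamma^k_r(i)$ $s_{k,i}$-sparse for all $i$. If $\sum_k\sum_{r<k}A^{-r-1}|\gamma^k_r|_k^2\le1$, then $b^k=\sum_{r<k}c^{r+1}\mathbf B_k\gamma^k_r$ defines an element $b$ of $K$.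
\end{lemma}

\begin{proof}
In \eqref{eq:K} take $a_0^k=0$, $a^k_{r+1}=\gamma^k_r$ for $r+1<k$, and $f^k=c^k\mathbf B_k\gamma^k_{k-1}$. By \eqref{eq:Ba},
\[
\varepsilon_k^{-2}|f^k|_k^2\le4^{k-1}\cdot64^{-k}\cdot2\,|\gamma^k_{k-1}|_k^2\le A^{-k}|\gamma^k_{k-1}|_k^2 ,
\]
so the energy is at most the sum in the hypothesis.
\end{proof}

\begin{remark}\label{rem:sum}
Multiplying the data of group $k$ by $t_k$ multiplies $b^k$ by $t_k$ and its energy by $t_k^2$; optimizing over $\sum t_k^2\le1$ gives $\|x\|^2=\sum_k\|x^k\|^2$. So $X$ is the $\ell_2$-sum of the finite-dimensional spaces $(H_k,\|\cdot\|)$. By the last sentence of Theorem~\ref{thm:B}, a common Grothendieck constant for the summands does not by itself pass to an $\ell_2$-sum. This is why \eqref{eq:Pa} separates dimensions across groups as well as within a group, and why Section~\ref{sec:response} treats all groups at once.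
\end{remark}

\section{Failure of cotype 2}\label{sec:cotype}

\begin{proposition}\label{prop:cotype}
For each $k$ the vectors $x_j=(\beta_{k,i}(j))_{i\le S_k}\in H_k\subset X$, $j\le N_k$, satisfy
\[
\Big(\sum_j\|x_j\|^2\Big)^{1/2}\ge\frac{2^{k-1}}{10\sqrt{\pi/2}}\;\mathbb E\Big\|\sum_jr_jx_j\Big\| .
\]
Hence $X$ does not have cotype $2$.
\end{proposition}

\begin{proof}
Fix $k$ and drop it from the notation. The constant path $e_j$ lies in $\mathcal P_{k,0}$ and has energy $1$, so by (B1)
\[
\|x_j\|\ge\sum_i|\beta_i(j)|^2\ge S/2,\qquad\Big(\sum_j\|x_j\|^2\Big)^{1/2}\ge\sqrt N\,S/2 .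
\]

Let $Y=N^{-1/2}\sum_jg_jx_j$ with independent standard Gaussian $g_j$, and $\tilde Y=(n_i^{-1/2}\mathbf g_i)_i$ with independent standard Gaussian $\mathbf g_i\in\mathbb R^{n_i}$. The second half of (B2) says $\mathbb E\langle Y,z\rangle^2\le\mathbb E\langle\sqrt2\,\tilde Y,z\rangle^2$ for all $z\in H_k$. Let $Y'$ be a centered Gaussian vector, independent of $Y$, whose covariance is the difference of the two covariances. Then $Y+Y'$ has the law of $\sqrt2\,\tilde Y$, and Jensen's inequality in $Y'$ gives $\mathbb E\|Y\|\le\sqrt2\,\mathbb E\|\tilde Y\|$. We bound $\langle\tilde Y,b\rangle=\sum_in_i^{-1/2}\langle\mathbf g_i,b_i\rangle$ uniformly over $b\in K$, term by term in \eqref{eq:K}.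

The term $f$ has $\sum_i|f_i|^2\le\varepsilon^2S$, so it contributes at most $\varepsilon\sqrt S\,(\sum_i|\mathbf g_i|^2/n_i)^{1/2}$, whose expectation is at most $\varepsilon S$.

For the level-$r$ term, $\sum_i|a_r(i)|^2\le A^rS$. Put $M_i=\max_j|\langle\mathbf g_i,\beta_i(j)\rangle|$. By sparsity, $\langle\mathbf g_i,B_ia_r(i)\rangle\le\|a_r(i)\|_{\ell_1}M_i\le\sqrt{s_i}\,|a_r(i)|M_i$, so by Cauchy--Schwarz
\[
\sum_in_i^{-1/2}\langle\mathbf g_i,B_ia_r(i)\rangle\le(A^rS)^{1/2}\Big(\sum_is_iM_i^2/n_i\Big)^{1/2}.
\]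
A centered Gaussian $Z$ of variance $\sigma^2\le2$ has $\mathbb E\exp(Z^2/8)=(1-\sigma^2/4)^{-1/2}\le\sqrt2$. Since $|\beta_i(j)|^2\le2$, Jensen's inequality gives $\mathbb EM_i^2\le8\log\mathbb E\exp(M_i^2/8)\le8\log(\sqrt2N)$. By \eqref{eq:slog}, $s_i\mathbb EM_i^2/n_i\le\varepsilon^2$, so the right side of the display has expectation at most $A^{r/2}\varepsilon S$. As $\sum_rc^rA^{r/2}\le2$, all levels together contribute at most $2\varepsilon S$.

Thus $\mathbb E\|Y\|\le3\sqrt2\,\varepsilon S\le5\varepsilon S$. Writing $g_j=r_j|g_j|$ with independent factors and applying Jensen's inequality to the $|g_j|$ gives $\mathbb E\|\sum r_jx_j\|\le\sqrt{\pi/2}\,\mathbb E\|\sum g_jx_j\|\le\sqrt{\pi/2}\,\sqrt N\cdot5\varepsilon S$. The inequality follows since $1/\varepsilon=2^{k-1}$. Letting $k\to\infty$, \eqref{eq:cotype} with $q=2$ fails for $p=1$, hence for every $p$ by Kahane's inequality.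
\end{proof}

\section{The response to a challenge}\label{sec:response}

\begin{proposition}\label{prop:LP}
The set $K$ has the response property with constant $138$.
\end{proposition}

With Lemma~\ref{lem:criterion} and Proposition~\ref{prop:cotype}, this proves Theorem~\ref{thm:A}. The proof occupies the whole section.

Let $\eta$ be a challenge. For each of its values fix a representation \eqref{eq:K} of energy at most $1$ that vanishes in the groups where the value vanishes; the paths $a^k_r$ and the vector $f=(f^k)$ become random. All of them vanish for $k>k_0$, and all sums over $k$ below run over $k\le k_0$. Put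
\[
\mathcal A_k=\sum_{r<k}A^{-r}\,\mathbb E|a^k_r|_k^2,\qquad\text{so that}\qquad\sum_k\mathcal A_k\le1,\qquad\mathbb E|f|_*^2\le1 .
\]

\subsection{Splitting the coordinates}\label{sub:split}
A general challenge is not uniform on a set, and different coordinates are used with different intensities. The role of $1/M$ in Section~\ref{sec:idea} is played by the second moment of each coordinate. Fix $k$ and $r<k$, and let $I'=(i_0,i_1]$ be a level-$(r+1)$ block inside the level-$r$ block $I$. Let $a^k_r(I)$ be the value of $a^k_r$ on $I$ and $\mu_j=\mathbb E\,a^k_r(I)_j^2$; this number depends on $I$ and not on $I'$. Split $\{1,\dots,N_k\}$ into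
\[
V_{I'}=\{j:\mu_j\ge1/Q_{k,i_0}\},\quad W_{I'}=\{j:1/Q_{k,i_1}\le\mu_j<1/Q_{k,i_0}\},\quad D_{I'}=\{j:\mu_j<1/Q_{k,i_1}\},
\]
see Figure~\ref{fig:window}. These sets are deterministic. For $i\in I'$ let $v^k_r(i)$, $w^k_r(i)$, $d^k_r(i)$ be the restrictions of $a^k_r(i)$ to $V_{I'}$, $W_{I'}$, $D_{I'}$. Then $\eta=\eta^{\mathrm{vis}}+\eta^{\mathrm{win}}+y+f$, where
\[
(\eta^{\mathrm{vis}})^k=\sum_rc^r\mathbf B_kv^k_r,\quad(\eta^{\mathrm{win}})^k=\sum_rc^r\mathbf B_kw^k_r,\quad y_{k,i}=B_{k,i}R_{k,i},\quad R_{k,i}=\sum_rc^rd^k_r(i).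
\]
We shall split $y=y^{\mathrm{good}}+y^{\mathrm{bad}}$ and give three responses: a Gaussian path one level up for $\eta^{\mathrm{vis}}$, a uniformly chosen column for $y^{\mathrm{good}}$, and a Gaussian vector in the ellipsoid for $\eta^{\mathrm{win}}+y^{\mathrm{bad}}+f$.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[x=1.7cm,y=0.8cm]
\fill[gray!35] (0,0) rectangle (1,1);
\fill[gray!35] (1,1) rectangle (2,2);
\fill[gray!35] (2,2) rectangle (3,3);
\fill[gray!35] (3,3) rectangle (4,4);
\draw[->] (0,-0.5) -- (4.4,-0.5) node[right] {scale $i$};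
\draw[->] (0,-0.5) -- (0,4.6) node[above] {$1/\mu_j$};
\draw[dotted] (1,-0.5) -- (1,4.3) (2,-0.5) -- (2,4.3) (3,-0.5) -- (3,4.3) (4,-0.5) -- (4,4.3);
\node[below] at (0,-0.5) {$p_0$}; \node[below] at (1,-0.5) {$p_1$}; \node[below] at (2,-0.5) {$p_2$};
\node[below] at (3,-0.5) {$p_3$}; \node[below] at (4,-0.5) {$p_4$};
\node[left] at (0,0) {$Q_{p_0}$}; \node[left] at (0,1) {$Q_{p_1}$}; \node[left] at (0,2) {$Q_{p_2}$};
\node[left] at (0,3) {$Q_{p_3}$}; \node[left] at (0,4) {$Q_{p_4}$};
\draw[dashed,thick] (0,2.5) -- (4,2.5);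
\node at (1.5,3.5) {dense}; \node at (2.5,0.5) {visible};
\end{tikzpicture}
\caption{A level-$r$ block of scales $(p_0,p_4]$ cut into four sub-blocks $(p_{t-1},p_t]$. A coordinate $j$ of a level-$r$ path has the same second moment $\mu_j$ on the whole block (dashed line; vertical axis not to scale). On a sub-block the coordinate is dense above the shaded box, in the window inside it, and visible below it. The boxes occupy disjoint heights, so each coordinate is in the window of at most one sub-block.}\label{fig:window}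
\end{figure}

\subsection{The visible part}\label{sub:vis}
A Gaussian combination of the values of $a^k_r$ is not sparse, since their supports differ. The visible parts all live in the fixed set $V_{I'}$, and this set is small. Indeed $|a^k_r(i)|^2\le S_k|a^k_r|_k^2\le16^rS_k$, so for $i\in I'=(i_0,i_1]$,
\[
|V_{I'}|\le Q_{k,i_0}\sum_j\mu_j\le16^kS_kQ_{k,i_0}=s_{k,i_0+1}\le s_{k,i}.
\]
This is the reason for the definition of $s_{k,i}$. Let $\eta$ take its value number $t$ with probability $p_t$, write $[t]$ for the corresponding data, and let $g_t$ be independent standard Gaussian variables, the same for all $k$ and $r$. The path $\gamma^k_r=\sum_tg_t\sqrt{p_t}\,v^k_r[t]$ is constant on level-$(r+1)$ blocks and $\gamma^k_r(i)$ is supported in $V_{I'}$, hence $s_{k,i}$-sparse. Put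
\[
\zeta^k=\sum_{r<k}c^{r+1}\mathbf B_k\gamma^k_r,\qquad\mathcal E'=\sum_k\sum_{r<k}A^{-r-1}|\gamma^k_r|_k^2,\qquad\Omega=\{\mathcal E'\le1\}.
\]
Since $\mathbb E|\gamma^k_r|_k^2=\mathbb E|v^k_r|_k^2\le\mathbb E|a^k_r|_k^2$, we have $\mathbb E\mathcal E'\le A^{-1}\sum_k\mathcal A_k\le\frac1{16}$, so $\mathbb P(\Omega^c)\le\frac1{16}$. By Lemma~\ref{lem:lift}, $\xi^{\mathrm{vis}}=1_\Omega\zeta$ takes values in $K$. The variable $\langle x,\zeta\rangle=c\sum_tg_t\sqrt{p_t}\,\langle x,\eta^{\mathrm{vis}}[t]\rangle$ is centered Gaussian with $L_2$ norm $c\|\langle x,\eta^{\mathrm{vis}}\rangle\|_2$, and Lemma~\ref{lem:trunc} gives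
\begin{equation}\label{eq:vis}
\|\langle x,\eta^{\mathrm{vis}}\rangle\|_2\le16\,\|\langle x,\xi^{\mathrm{vis}}\rangle\|_1 .
\end{equation}

\subsection{The window part}\label{sub:win}
Here we use that $a^k_r$ is constant on level-$r$ blocks. Let $I$ be such a block. As $I'=(i_0,i_1]$ runs over its sub-blocks, the intervals $[1/Q_{k,i_1},1/Q_{k,i_0})$ are disjoint and $\mu_j$ does not change, so the sets $W_{I'}$ are disjoint and $\sum_{I'\subset I}\sum_{j\in W_{I'}}\mu_j\le\mathbb E|a^k_r(I)|^2$. Since sub-blocks have length $\ell_{k,r+1}$ and $|a^k_r|_k^2=\frac{\ell_{k,r}}{S_k}\sum_I|a^k_r(I)|^2$,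
\[
\mathbb E|w^k_r|_k^2\le\frac{\ell_{k,r+1}}{S_k}\sum_I\mathbb E|a^k_r(I)|^2=\frac1{L_k}\,\mathbb E|a^k_r|_k^2 .
\]
The vector $\sum_rc^rw^k_r(i)$ is a sum of $k$ vectors that are $s_{k,i}$-sparse, so it is $\bar s_{k,i}$-sparse. By \eqref{eq:Ba}, the triangle inequality and \eqref{eq:levels}, $|(\eta^{\mathrm{win}})^k|_k^2\le\frac83\sum_rA^{-r}|w^k_r|_k^2$. Since $\varepsilon_k^{-2}L_k^{-1}=\frac14$,
\begin{equation}\label{eq:win}
\mathbb E|\eta^{\mathrm{win}}|_*^2\le\sum_k\tfrac83\,\varepsilon_k^{-2}L_k^{-1}\mathcal A_k\le\tfrac23\le1 .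
\end{equation}

\subsection{The dense part}\label{sub:dense}
We check that $R_{k,i}$ satisfies the hypotheses of (B3). It is $\bar s_{k,i}$-sparse, as a sum of $k$ vectors that are $s_{k,i}$-sparse. By \eqref{eq:levels},
\begin{equation}\label{eq:R}
|R_{k,i}|^2\le\tfrac43\sum_rA^{-r}|a^k_r(i)|^2\le\tfrac43S_k\sum_rA^{-r}|a^k_r|_k^2\le4S_k .
\end{equation}
For each $r$, a coordinate of $d^k_r(i)$ has second moment below $1/Q_{k,i_1}\le1/Q_{k,i}$, where $(i_0,i_1]$ is the level-$(r+1)$ block of $i$. By Minkowski's inequality each coordinate of $R_{k,i}$ has second moment at most $(\sum_rc^r)^2/Q_{k,i}\le\frac{64}{49}/Q_{k,i}\le2/Q_{k,i}$. With $e_{k,i}=\mathbb E|R_{k,i}|^2$, property (B3) gives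
\begin{equation}\label{eq:share}
\mathbb E|P_Ey_{k,i}|^2\le\frac{4\dim E}{n_{k,i}}\,e_{k,i}+\tau_{k,i}\qquad\text{for every subspace }E\subset\mathbb R^{n_{k,i}} .
\end{equation}

In view of (B2), a uniformly chosen column can answer the quantity
\[
\rho(x)=\Big(\sum_{k,i}e_{k,i}|x_{k,i}|^2/n_{k,i}\Big)^{1/2},
\]
which is what $\|\langle x,y\rangle\|_2$ would be, up to a constant, if the $y_{k,i}$ were isotropic and uncorrelated. Neither need hold: \eqref{eq:share} allows a few large eigenvalues, and it says nothing about correlations between scales. Both defects live in small subspaces, which we remove.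

Let $m=\lfloor\delta_kn_{k,i}\rfloor$; by \eqref{eq:Pa}, $\frac12\delta_kn_{k,i}\le m<n_{k,i}$. Let $\lambda_1\ge\lambda_2\ge\cdots$ be the eigenvalues of $\mathbb E\,y_{k,i}y_{k,i}^T$ and let $E_{k,i}$ be spanned by orthonormal eigenvectors for $\lambda_1,\dots,\lambda_m$. Let $F_{k,i}\subset\mathbb R^{n_{k,i}}$ be the sum of the ranges of the matrices $\mathbb E\,y_{k,i}y_{k',i'}^T$ over $(k',i')<(k,i)$. Such a matrix has $n_{k',i'}$ columns, so $\dim F_{k,i}\le\delta_kn_{k,i}$ by \eqref{eq:Pa}. Let $P_{k,i}$ be the projection onto $(E_{k,i}+F_{k,i})^\perp$, and put $y^{\mathrm{good}}_{k,i}=P_{k,i}y_{k,i}$, $y^{\mathrm{bad}}=y-y^{\mathrm{good}}$.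

\emph{The good parts are uncorrelated.} For $(k',i')<(k,i)$,
\[
\mathbb E\,y^{\mathrm{good}}_{k,i}(y^{\mathrm{good}}_{k',i'})^T=P_{k,i}\big(\mathbb E\,y_{k,i}y_{k',i'}^T\big)P_{k',i'}=0,
\]
because $P_{k,i}$ annihilates $F_{k,i}$.

\emph{The good parts are nearly isotropic.} For $z\in\mathbb R^{n_{k,i}}$ the vector $P_{k,i}z$ is orthogonal to $E_{k,i}$, so $\mathbb E\langle z,y^{\mathrm{good}}_{k,i}\rangle^2=\mathbb E\langle P_{k,i}z,y_{k,i}\rangle^2\le\lambda_{m+1}|z|^2$, and by \eqref{eq:share}
\[
\lambda_{m+1}\le\frac{\lambda_1+\dots+\lambda_m}m=\frac1m\,\mathbb E|P_{E_{k,i}}y_{k,i}|^2\le\frac{4e_{k,i}}{n_{k,i}}+\frac{2\tau_{k,i}}{\delta_kn_{k,i}} .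
\]

Let $h'$ be a centered Gaussian vector with independent components $h'_{k,i}$, $k\le k_0$, of covariance $\frac{2\tau_{k,i}}{\delta_kn_{k,i}}$ times the identity. The two properties give
\begin{equation}\label{eq:good}
\mathbb E\langle x,y^{\mathrm{good}}\rangle^2=\sum_{k,i}\mathbb E\langle x_{k,i},y^{\mathrm{good}}_{k,i}\rangle^2\le4\rho(x)^2+\mathbb E\langle x,h'\rangle^2 ,
\end{equation}
and since $\mathbb E|h'_{k,i}|^2=2\tau_{k,i}/\delta_k\le2^{-k-2}\varepsilon_k^2$ by \eqref{eq:Pb},
\begin{equation}\label{eq:hprime}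
\mathbb E|h'|_*^2\le\sum_k2^{-k-2}\le\tfrac14 .
\end{equation}

\emph{The bad part is small.} Since $\dim(E_{k,i}+F_{k,i})\le2\delta_kn_{k,i}$, \eqref{eq:share} gives $\mathbb E|y^{\mathrm{bad}}_{k,i}|^2\le8\delta_ke_{k,i}+\tau_{k,i}$. Averaging the first inequality of \eqref{eq:R} over $i$ gives $\frac1{S_k}\sum_ie_{k,i}\le\frac43\mathcal A_k$. With $\varepsilon_k^{-2}\delta_k=\frac1{16}$ and $\varepsilon_k^{-2}\tau_{k,i}\le2^{-k-3}$,
\begin{equation}\label{eq:bad}
\mathbb E|y^{\mathrm{bad}}|_*^2\le\sum_k\tfrac{32}3\,\varepsilon_k^{-2}\delta_k\mathcal A_k+\sum_k2^{-k-3}\le\tfrac23+\tfrac18\le1 .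
\end{equation}

\subsection{A uniformly chosen column}\label{sub:label}
To answer $\rho(x)$ we need weights of size $\sqrt{e_{k,i}}$ at scale $i$. The numbers $e_{k,i}$ need not be constant on any blocks, but they are dominated by numbers that are. Let $\omega^k_r(i)=\mathbb E|a^k_r(i)|^2$, which is constant on level-$r$ blocks, and $\alpha_{k,i}=\sum_{r<k}c^{r+1}\sqrt{\omega^k_r(i)}$. By Minkowski's inequality, $\sqrt{e_{k,i}}\le\sum_rc^r\sqrt{\omega^k_r(i)}$, that is, $\alpha_{k,i}\ge c\sqrt{e_{k,i}}$.

Let $j_k$ be uniform on $\{1,\dots,N_k\}$ and let $\sigma_k$ be random signs, all independent. The paths $\gamma^k_r(i)=\sigma_k\sqrt{\omega^k_r(i)}\,e_{j_k}$ are $1$-sparse and constant on level-$r$ blocks, hence on level-$(r+1)$ blocks, and $\sum_{k,r}A^{-r-1}|\gamma^k_r|_k^2=A^{-1}\sum_k\mathcal A_k\le1$. By Lemma~\ref{lem:lift}, $(\xi^{\mathrm{col}})^k=\sum_{r<k}c^{r+1}\mathbf B_k\gamma^k_r$ defines a $K$-valued random element, and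
\[
\langle x,\xi^{\mathrm{col}}\rangle=\sum_k\sigma_kZ_k,\qquad Z_k=\sum_i\langle\alpha_{k,i}x_{k,i},\beta_{k,i}(j_k)\rangle .
\]
Within a group, the first half of (B2) applied to $(\alpha_{k,i}x_{k,i})_i$ gives $(\mathbb E|Z_k|)^2\ge\frac{c^2}4\sum_ie_{k,i}|x_{k,i}|^2/n_{k,i}$. The signs prevent cancellation between groups: by Khintchine's inequality, and Jensen's inequality for the Euclidean norm of the vector $(|Z_k|)_k$,
\[
\mathbb E\Big|\sum_k\sigma_kZ_k\Big|\ge2^{-1/2}\,\mathbb E\Big(\sum_kZ_k^2\Big)^{1/2}\ge2^{-1/2}\Big(\sum_k(\mathbb E|Z_k|)^2\Big)^{1/2}\ge\frac{\rho(x)}{16\sqrt2}.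
\]
Since $16\sqrt2\le23$,
\begin{equation}\label{eq:col}
2\rho(x)\le46\,\|\langle x,\xi^{\mathrm{col}}\rangle\|_1 .
\end{equation}

\subsection{The ellipsoid}\label{sub:err}
Let $h=\eta^{\mathrm{win}}+y^{\mathrm{bad}}+f$. By \eqref{eq:win}, \eqref{eq:bad} and $\mathbb E|f|_*^2\le1$ we have $\mathbb E|h|_*^2\le3(1+1+1)=9$. Let $h_G$ be the sum of $h'$ and a Gaussian copy of $h$ independent of $h'$. It is centered Gaussian, $\mathbb E\langle x,h_G\rangle^2=\mathbb E\langle x,h\rangle^2+\mathbb E\langle x,h'\rangle^2$, and $\mathbb E|h_G|_*^2\le9+\frac14\le10$ by \eqref{eq:hprime}. Put $\xi^{\mathrm{ell}}=\frac1{4\sqrt{10}}\,h_G1_{\{|h_G|_*^2\le160\}}$. Then $|\xi^{\mathrm{ell}}|_*\le1$, so $\xi^{\mathrm{ell}}\in K$, and $\mathbb P(|h_G|_*^2>160)\le\frac1{16}$. Lemma~\ref{lem:trunc} gives $\|\langle x,h_G\rangle\|_2\le8\sqrt{10}\,\|\langle x,\xi^{\mathrm{ell}}\rangle\|_1$. As $t+t'\le\sqrt2\,(t^2+t'^2)^{1/2}$ and $8\sqrt{20}\le36$,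
\begin{equation}\label{eq:err}
\|\langle x,h\rangle\|_2+\|\langle x,h'\rangle\|_2\le36\,\|\langle x,\xi^{\mathrm{ell}}\rangle\|_1 .
\end{equation}

\subsection{Conclusion}
Let $\xi$ equal $\xi^{\mathrm{vis}}$, $\xi^{\mathrm{col}}$ or $\xi^{\mathrm{ell}}$ with probability $\frac13$ each, the choice being independent of the three. It takes values in $K\cap\bigoplus_{k\le k_0}H_k$, and its law depends only on $\eta$. Since $\eta=\eta^{\mathrm{vis}}+y^{\mathrm{good}}+h$, inequalities \eqref{eq:good}, \eqref{eq:vis}, \eqref{eq:col} and \eqref{eq:err} give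
\begin{align*}
\|\langle x,\eta\rangle\|_2&\le\|\langle x,\eta^{\mathrm{vis}}\rangle\|_2+2\rho(x)+\|\langle x,h'\rangle\|_2+\|\langle x,h\rangle\|_2\\
&\le16\,\|\langle x,\xi^{\mathrm{vis}}\rangle\|_1+46\,\|\langle x,\xi^{\mathrm{col}}\rangle\|_1+36\,\|\langle x,\xi^{\mathrm{ell}}\rangle\|_1\le3\cdot46\,\|\langle x,\xi\rangle\|_1 .
\end{align*}
This proves Proposition~\ref{prop:LP}, and Theorem~\ref{thm:A} follows once Proposition~\ref{prop:matrices} is proved.

\begin{remark}[Complex scalars]\label{rem:complex}
The conjecture also fails over $\mathbb C$. Let $X_{\mathbb C}=X+iX$ with $\|x+iy\|=\sup_\theta\|x\cos\theta-y\sin\theta\|$, so that $\max(\|x\|,\|y\|)\le\|x+iy\|\le\|x\|+\|y\|$. It contains $X$ isometrically and hence fails cotype $2$. Let $T\colon c_0(\mathbb C)\to X_{\mathbb C}$ be bounded. Its restriction to real $c_0$ is $T_1+iT_2$ with $T_1,T_2\colon c_0\to X$ bounded, hence $2$-summing. If $z_k=u_k+iv_k$ with $u_k,v_k$ real and $\sum_k|z_k(l)|^2\le1$ for all $l$, then $(u_k)$ and $(v_k)$ have weak $2$-norm at most $1$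 by \eqref{eq:weak}, and $\|Tz_k\|\le\|T_1u_k\|+\|T_2u_k\|+\|T_1v_k\|+\|T_2v_k\|$. So $(\sum_k\|Tz_k\|^2)^{1/2}\le2\pi_2(T_1)+2\pi_2(T_2)$, and $T$ is $2$-summing.
\end{remark}

\section{Construction of the matrices}\label{sec:matrices}

We prove Proposition~\ref{prop:matrices}. Let $B_i=n_i^{-1/2}G_i$, where the $G_i$ are independent $n_i\times N$ matrices with independent standard Gaussian entries. We show that (B1)--(B3) hold with positive probability. The hypothesis $\tau_i\le2^{-8}$ reads $n_i\ge600\cdot2^8\,\bar s_i^{\,2}S\log^2N$, and $600\cdot2^8=400\cdot384$, so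
\begin{equation}\label{eq:size}
\bar s_i\log N\le n_i/400,\qquad n_i\ge400\cdot384\,S;
\end{equation}
also $n_i\le N$ and $2S\le N$. We use four standard facts, with $u>0$.
\begin{itemize}
\item \emph{Singular values (Davidson--Szarek).} The singular values of a standard Gaussian $d\times d'$ matrix, $d\ge d'$, lie in $[\sqrt d-\sqrt{d'}-u,\sqrt d+\sqrt{d'}+u]$ except with probability at most $2e^{-u^2/2}$; the upper bound alone fails with probability at most $e^{-u^2/2}$.
\item \emph{Gaussian concentration.} An $\ell$-Lipschitz function of a standard Gaussian vector exceeds its mean by more than $u$ with probability at most $e^{-u^2/2\ell^2}$, and the same holds from below.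
\item \emph{Chevet's inequality.} $\mathbb E\|G\mathbf R\|\le\sqrt n\,\|\mathbf R\|+|\mathbf R|_{HS}$ for a standard Gaussian $n\times N$ matrix $G$ and a fixed matrix $\mathbf R$ with $N$ rows.
\item \emph{Nets.} A subset of a ball of radius $\varrho$ in $\mathbb R^d$ contains an $\epsilon$-net for itself with at most $(1+2\varrho/\epsilon)^d$ points.
\end{itemize}

\subsection{Property (B1)}
Fix $i$, drop it, and fix a set of $\bar s$ columns. By \eqref{eq:size}, $\sqrt{\bar s}\le\sqrt n/20$. With $u=\sqrt n/10$, the singular values of the corresponding $n\times\bar s$ submatrix of $G$ lie in $[0.85\sqrt n,1.15\sqrt n]$ except with probability $2e^{-n/200}$, and $0.85^2>\frac12$, $1.15^2<2$. There are at most $N^{\bar s}\le e^{n/400}$ such sets, so (B1) fails at scale $i$ with probability at most $2e^{-n_i/400}$.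

\subsection{Property (B2)}
Stack the $G_i$ into one standard Gaussian matrix $\mathbf G$ with $N/1000$ rows and columns $\Gamma_1,\dots,\Gamma_N$. With $z=(n_i^{-1/2}x_i)_i$ the claims become $\Phi(z):=\frac1N\sum_j|\langle z,\Gamma_j\rangle|\ge\frac12|z|$ and $\frac1N|\mathbf G^Tz|^2\le2|z|^2$. Except with probability $e^{-N/200}$, $\|\mathbf G\|\le(1+1000^{-1/2}+\frac1{10})\sqrt N\le1.14\sqrt N$, which gives the second claim as $1.14^2<2$. For a fixed unit vector $z$, $\Phi(z)$ has mean $\sqrt{2/\pi}>0.79$ and, by Cauchy--Schwarz, is $N^{-1/2}$-Lipschitz in $\mathbf G$; so $\Phi(z)\le0.7$ with probability at most $e^{-0.09^2N/2}\le e^{-0.004N}$. A $\frac1{10}$-net of the unit sphere has at most $21^{N/1000}\le e^{0.0031N}$ points, so $\Phi>0.7$ on the net except with probability $e^{-0.0009N}$. Finally $|\Phi(z)-\Phi(z')|\le N^{-1/2}\|\mathbf G\|\,|z-z'|\le0.114$ for $|z-z'|\le\frac1{10}$, and $0.7-0.114>\frac12$.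

\subsection{Property (B3): a uniform bound for samples}
Fix $i$ and drop it. The difficulty is that (B3) quantifies over all laws of $R$, which cannot be handled directly by a union bound. We replace a law by a sample of $Q=n^2$ points, and prove a bound for all samples at once. The count works for the following reason. The logarithm of the number of samples, up to discretization, is proportional to $Q$. The quantity to be bounded is a function of $G$ whose squared Lipschitz constant is proportional to $1/Q$, because a dense law uses each coordinate rarely. The deviation needed for the union bound is the product of the two and does not involve $Q$.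

Put $\lambda=\log(8N)+8$ and $\theta=4\bar sS\lambda/Q$; since $\log8+8<11\le\log N$, we have $\lambda\le2\log N$. Call an $N\times Q$ matrix $\mathbf R=Q^{-1/2}[R^1,\dots,R^Q]$ \emph{admissible} if each $R^t$ is $\bar s$-sparse, $|R^t|^2\le4S$, and $\|\mathbf R\|^2\le\theta$. For a matrix $M$ with $n$ rows and $1\le m\le n$ let $F_m(M)=\sup_{\dim E=m}|P_EM|_{HS}$. This is a seminorm with $F_m(M)\le|M|_{HS}$ and $F_m(M)\le\sqrt m\,\|M\|$.

\begin{lemma}\label{lem:uniform}
Except with probability $N^{-3}+e^{-N/2}$, all admissible $\mathbf R$ and all $m\le n$ satisfy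
\begin{equation}\label{eq:uniform}
\frac1nF_m(G\mathbf R)^2\le\frac{4m}n\,|\mathbf R|_{HS}^2+548\,\frac{\bar s^{\,2}S\log^2N}n .
\end{equation}
\end{lemma}

\begin{proof}
Fix an admissible $\mathbf R$. The function $G\mapsto F_m(G\mathbf R)$ is $\sqrt\theta$-Lipschitz, since $|(G-G')\mathbf R|_{HS}\le\|\mathbf R\|\,|G-G'|_{HS}$, and by Chevet's inequality its mean is at most $\sqrt m\,(\sqrt{n\theta}+|\mathbf R|_{HS})$. With $u^2=16\,\theta Q\bar s\log N$,
\begin{equation}\label{eq:fixedR}
\mathbb P\big(F_m(G\mathbf R)>\sqrt{mn\theta}+\sqrt m\,|\mathbf R|_{HS}+u\big)\le e^{-u^2/2\theta}=N^{-8\bar sQ}.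
\end{equation}

Use the metric $\max_t|R^t-R'^t|$, which dominates $|\mathbf R-\mathbf R'|_{HS}$. There are at most $N^{\bar sQ}$ ways to choose $Q$ supports of size $\bar s$. For each, the product of the $Q$ balls of radius $2\sqrt S$ in $\mathbb R^{\bar s}$ has a $\frac1{2N}$-net of at most $(1+8\sqrt SN)^{\bar sQ}$ points. Replace each net point that has an admissible matrix within distance $\frac1{2N}$ by one such matrix, and discard the others. The result is a $\frac1N$-net of the admissible set, contained in it, of cardinality at most $(N(1+8\sqrt SN))^{\bar sQ}\le(9N^{5/2})^{\bar sQ}\le N^{4\bar sQ}$.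

By \eqref{eq:fixedR}, the union bound over the net and over $m\le n\le N$ fails with probability at most $N\cdot N^{-4\bar sQ}\le N^{-3}$. Also $\|G\|\le\sqrt N+\sqrt n+\sqrt N\le3\sqrt N$ except with probability $e^{-N/2}$. Passing from an admissible $\mathbf R$ to a net point changes $F_m(G\mathbf R)$ by at most $\|G\|/N\le3N^{-1/2}$ and $\sqrt m\,|\mathbf R|_{HS}$ by at most $N^{-1/2}$, in total by at most $1$. So outside these events $F_m(G\mathbf R)\le\sqrt{mn\theta}+\sqrt m\,|\mathbf R|_{HS}+u+1$, and the square of a sum of four terms is at most four times the sum of squares: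
\[
\frac1nF_m(G\mathbf R)^2\le\frac{4m}n|\mathbf R|_{HS}^2+4n\theta+\frac{4u^2+4}n .
\]
Now $4n\theta=16\bar sS\lambda/n\le32\,\bar sS\log N/n$ and $u^2=64\,\bar s^{\,2}S\lambda\log N\le128\,\bar s^{\,2}S\log^2N$, and $32+512+4=548$.
\end{proof}

\subsection{Property (B3): from samples to laws}
Fix a matrix $G$ for which (B1) and \eqref{eq:uniform} hold. Let $R$ and $E$ be as in (B3), $m=\dim E\ge1$, and let $R^1,\dots,R^Q$ be independent copies of $R$. We show that three events hold simultaneously with positive probability.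

(i) \emph{The sample is admissible.} For fixed $j$ the variables $Z_t=(R^t_j)^2/4S\in[0,1]$ are independent with $\sum_t\mathbb EZ_t\le Q\cdot\frac2{4SQ}\le1$. By convexity $\lambda^{Z_t}\le1+(\lambda-1)Z_t$, so $\mathbb E\lambda^{Z_t}\le e^{(\lambda-1)\mathbb EZ_t}$, and Markov's inequality gives
\[
\mathbb P\Big(\sum_tZ_t\ge\lambda\Big)\le e^{\lambda-1}\lambda^{-\lambda}\le(e/\lambda)^\lambda\le e^{-\lambda}\le\frac1{8N},
\]
as $\lambda\ge e^2$. So with probability at least $\frac78$, $\frac1Q\sum_t(R^t_j)^2\le4S\lambda/Q$ for all $j$. By sparsity and Cauchy--Schwarz, $\langle R^t,z\rangle^2\le\bar s\sum_j(R^t_j)^2z_j^2$, so on this event $\|\mathbf R\|^2=\sup_{|z|=1}\frac1Q\sum_t\langle R^t,z\rangle^2\le4\bar sS\lambda/Q=\theta$. This is where both the sparsity and the bound on $\mathbb ER_j^2$ enter.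

(ii) \emph{The left side is not underestimated.} By (B1), $|P_EBR|^2\in[0,8S]$, so its variance is at most $16S^2$. By Chebyshev's inequality and $\sqrt Q=n$, with probability at least $\frac34$, $\frac1Q\sum_t|P_EBR^t|^2\ge\mathbb E|P_EBR|^2-8S/n$.

(iii) \emph{The right side is not overestimated.} Since $|R|^2\in[0,4S]$ has variance at most $4S^2$, with probability at least $\frac34$, $|\mathbf R|_{HS}^2=\frac1Q\sum_t|R^t|^2\le\mathbb E|R|^2+4S/n$.

As $\frac18+\frac14+\frac14<1$, some sample satisfies (i)--(iii). For it, $\frac1Q\sum_t|P_EBR^t|^2=\frac1n|P_EG\mathbf R|_{HS}^2\le\frac1nF_m(G\mathbf R)^2$, and \eqref{eq:uniform} with $m\le n$ gives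
\[
\mathbb E|P_EBR|^2\le\frac{4m}n\,\mathbb E|R|^2+\frac{8S+16S}n+548\,\frac{\bar s^{\,2}S\log^2N}n\le\frac{4m}n\,\mathbb E|R|^2+\tau,
\]
because $24+548\le600$.

\subsection{Existence}
By \eqref{eq:size} and $2S\le N$, the total failure probability is at most
\[
\sum_i2e^{-n_i/400}+e^{-N/200}+e^{-0.0009N}+S(N^{-3}+e^{-N/2})\le2Se^{-384S}+e^{-N/200}+e^{-0.0009N}+N^{-1}.
\]
Since $N\ge e^{11}$, each of the four terms is below $\frac14$. Proposition~\ref{prop:matrices} is proved, and with it Theorem~\ref{thm:A}.

\section{Sums, lattices and cotype $q>2$}\label{sec:complements}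

We prove Theorem~\ref{thm:B}. Throughout, $\kappa$ is the constant from Section~\ref{sec:intro} for the space that is assumed to have the Grothendieck property.

\begin{proof}[Proof of (1)]
Let $X$ satisfy \eqref{eq:cotype} with $p=q=2$, and let $z_1,\dots,z_n\in\ell_2(X)$. Applying the squared inequality in each coordinate $m$ and summing,
\[
\sum_j\|z_j\|^2=\sum_m\sum_j\|z_j(m)\|^2\le B^2\sum_m\mathbb E\Big\|\sum_jr_jz_j(m)\Big\|^2=B^2\,\mathbb E\Big\|\sum_jr_jz_j\Big\|^2 .
\]
So $\ell_2(X)$ has cotype $2$, and Maurey's theorem gives the Grothendieck property.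

Conversely, let $\ell_2(X)$ have the property. The idea is to choose vectors for which the maximum in \eqref{eq:max} equals an average. Given $x_1,\dots,x_n\in X$, regard $r_1,\dots,r_n$ as the coordinates on $\{-1,1\}^n$ with uniform measure and let $z_j=r_jx_j\in L_2(\{-1,1\}^n;X)$. This space is isometric to the subspace $\ell_2^{2^n}(X)$ of $\ell_2(X)$. For fixed signs $\theta_j$ the vector $(\theta_jr_j)$ has the law of $(r_j)$, so $\|\sum\theta_jz_j\|^2=\mathbb E\|\sum r_jx_j\|^2$. Since $\|z_j\|=\|x_j\|$, inequality \eqref{eq:max} for $(z_j)$ reads $\sum\|x_j\|^2\le\kappa^2\,\mathbb E\|\sum r_jx_j\|^2$.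
\end{proof}

\begin{proof}[Proof of (2)]
One direction is Maurey's theorem. Let $X$ be a Banach lattice with the Grothendieck property and $x_1,\dots,x_n\in X$, not all zero. We recall two standard facts. The set $\{\sum a_jx_j:\sum a_j^2\le1\}$ has a least upper bound $g=(\sum|x_j|^2)^{1/2}$ in $X$. The ideal $X_g=\{y:|y|\le\lambda g\text{ for some }\lambda\}$, with the norm $\|y\|_g=\inf\{\lambda:|y|\le\lambda g\}$, is an AM-space with unit $g$, hence lattice isometric to $C(\mathcal K)$ for a compact Hausdorff space $\mathcal K$, with $g$ corresponding to $1$. Let $\iota\colon C(\mathcal K)\to X$ be the resulting inclusion; $\|\iota\|\le\|g\|$ because the norm of $X$ is monotone. As $\pm x_j\le g$, we have $x_j=\iota h_j$ with $h_j\in C(\mathcal K)$. The least upper bound of $\{\sum a_jh_j:\sum a_j^2\le1\}$ in $C(\mathcal K)$ is the continuous function $(\sum h_j^2)^{1/2}$, and it corresponds to $g$; so $\sum h_j^2=1$.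

We approximate $\iota$ by an operator on $c_0$. Given $\epsilon>0$, cover $\mathcal K$ by finitely many open sets on each of which every $h_j$ oscillates by at most $\epsilon$, take a subordinate partition of unity $(\varphi_l)_{l\le m}$ with $\varphi_l\neq0$, and points $t_l\in\operatorname{supp}\varphi_l$. The operator $Tf=\iota\sum_{l\le m}f_l\varphi_l$ on $c_0$ has norm at most $\|g\|$. The vectors $\alpha_j=(h_j(t_l))_{l\le m}$ satisfy $\sum_j\alpha_j(l)^2=1$ for $l\le m$, so their weak $2$-norm is $1$ by \eqref{eq:weak}. Moreover $\|T\alpha_j-x_j\|\le\epsilon\|g\|$, because $|\sum_l(h_j(t_l)-h_j)\varphi_l|\le\epsilon$ on $\mathcal K$. Thus $(\sum\|T\alpha_j\|^2)^{1/2}\le\kappa\|g\|$, and $\epsilon\to0$ gives $(\sum\|x_j\|^2)^{1/2}\le\kappa\|g\|$. Khintchine's inequality at each point of $\mathcal K$ gives $1\le\sqrt2\,\mathbb E|\sum r_jh_j|$, a finite average; hence $g\le\sqrt2\,\mathbb E|\sum r_jx_j|$ in $X$ and $\|g\|\le\sqrt2\,\mathbb E\|\sum r_jx_j\|$. So $X$ has cotype $2$.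
\end{proof}

\begin{proof}[Proof of (3) and of the last sentence]
The identity of $X$ is called \emph{$(q,1)$-summing} if there is $C$ with
\[
\Big(\sum_j\|x_j\|^q\Big)^{1/q}\le C\sup_{\|\phi\|\le1}\sum_j|\phi(x_j)|=C\max_\pm\Big\|\sum_j\pm x_j\Big\|
\]
for all finite families. By \eqref{eq:max}, the Grothendieck property makes the identity $(2,1)$-summing, hence $(q,1)$-summing for $q>2$, since the $\ell_q$ norm is at most the $\ell_2$ norm. Talagrand's theorem~\cite{Talagrand} states that for $q>2$ a Banach space has cotype $q$ if and only if its identity is $(q,1)$-summing. This gives (3). The space $X$ of Theorem~\ref{thm:A} shows that $q=2$ cannot be included; it has the Grothendieck property, and by (1) the space $\ell_2(X)$ does not.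
\end{proof}

\begin{thebibliography}{1}
\bibitem{Talagrand} Talagrand, \emph{Cotype and $(q,1)$-summing norm in a Banach space}, Invent. Math. \textbf{110} (1992).
\end{thebibliography}
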